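\title{The two-parameter Burkholder--Gundy inequality at $p=1$}

\begin{abstract}
For martingales indexed by $\mathbb{N}^2$ over a stochastic basis with the commutation property $\mathcal{F}_4$, the maximal function and the quadratic variation have equivalent $L^p$ norms when $1<p<\infty$. We prove that this equivalence also holds for $p=1$, with absolute constants and with no regularity assumption on the basis, and that each of the two inequalities fails for every $p<1$. The proof replaces stopping times by a positive martingale weight, which turns both $L^1$ inequalities into weighted $L^2$ inequalities. The large jumps that a general basis allows are controlled by a counting lemma for the rows and columns in which the weight jumps.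
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Two-parameter martingales}
Let $(\Omega,\mathcal{A},\mathbb{P})$ be a probability space and $\mathbb{N}=\{1,2,\dots\}$. A \emph{two-parameter stochastic basis} is a family $(\mathcal{F}_{n,m};\,n,m\in\mathbb{N})$ of sub-$\sigma$-algebras of $\mathcal{A}$ with $\mathcal{F}_{n,m}\subset\mathcal{F}_{k,l}$ whenever $n\le k$ and $m\le l$. Put
\[
\mathcal{F}_{n,\infty}=\sigma\Big(\bigcup_m\mathcal{F}_{n,m}\Big),\qquad
\mathcal{F}_{\infty,m}=\sigma\Big(\bigcup_n\mathcal{F}_{n,m}\Big),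
\]
and let $E_{n,m}$, $E_{n,\infty}$, $E_{\infty,m}$ be the corresponding conditional expectation operators. The basis satisfies the \emph{hypothesis $\mathcal{F}_4$} if for all integrable $g$ and all $n,m$
\begin{equation}\label{eq:F4}
E_{n,\infty}E_{\infty,m}g=E_{\infty,m}E_{n,\infty}g=E_{n,m}g .
\end{equation}
For $\mathcal{F}_{\infty,m}$-measurable $g$ this reads $E_{n,\infty}g=E_{n,m}g$: the $\sigma$-algebras $\mathcal{F}_{n,\infty}$ and $\mathcal{F}_{\infty,m}$ are conditionally independent given $\mathcal{F}_{n,m}$.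

A \emph{martingale} is a family $f=(f_{n,m};\,n,m\in\mathbb{N})$ of integrable functions such that $f_{n,m}$ is $\mathcal{F}_{n,m}$-measurable and $E_{k,l}f_{n,m}=f_{k,l}$ for $k\le n$, $l\le m$. Its \emph{differences} are the mixed increments
\[
d_{k,l}f=f_{k,l}-f_{k-1,l}-f_{k,l-1}+f_{k-1,l-1}\qquad(k,l\in\mathbb{N}),
\]
where the symbols $f_{n,0}$, $f_{0,m}$, $f_{0,0}$ stand for $0$ and impose no condition on $f$. Thus $f_{n,m}=\sum_{k\le n,\,l\le m}d_{k,l}f$. The \emph{maximal function} and the \emph{quadratic variation} of $f$ are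
\[
f^*=\sup_{n,m}|f_{n,m}|,\qquad S(f)=\Big(\sum_{k,l\ge1}|d_{k,l}f|^2\Big)^{1/2}.
\]
The first measures how far the partial sums travel and is sensitive to cancellation among the differences; the second sees only their absolute values. For $0<p<\infty$ the spaces $H_p^*$ and $H_p^S$ consist of the martingales with $\|f^*\|_p<\infty$ and $\|S(f)\|_p<\infty$, normed by these quantities.

\begin{example}[One parameter]\label{ex:one}
Let $(\mathcal{G}_n)$ be a filtration, $(g_n)$ a martingale for it, and put $\mathcal{F}_{n,m}=\mathcal{G}_n$, $f_{n,m}=g_n$. Then $\mathcal{F}_{n,\infty}=\mathcal{G}_n\subset\mathcal{F}_{\infty,m}$, so \eqref{eq:F4} is the tower property. We have $d_{k,1}f=g_k-g_{k-1}$ (with $g_0=0$) and $d_{k,l}f=0$ for $l\ge2$, so $f^*$ and $S(f)$ are the one-parameter maximal function and quadratic variation of $g$.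
\end{example}

\begin{example}[Products]\label{ex:prod}
On a product of two filtered spaces let $\mathcal{F}_{n,m}=\mathcal{G}_n\otimes\mathcal{H}_m$. The operators in \eqref{eq:F4} factor on functions $g(\omega_1)h(\omega_2)$, whose span is dense in $L^1$, so $\mathcal{F}_4$ holds. For $f_{n,m}=g_nh_m$ we get $d_{k,l}f=(g_k-g_{k-1})(h_l-h_{l-1})$, hence $f^*=g^*h^*$ and $S(f)=S(g)S(h)$, and the $L^p$ norms multiply.
\end{example}

\subsection{The problem and the results}
The two-parameter Burkholder--Gundy inequality states that for $1<p<\infty$ there are constants $c_p,C_p>0$, depending only on $p$, such that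
\begin{equation}\label{eq:BG}
c_p\|S(f)\|_p\le\|f^*\|_p\le C_p\|S(f)\|_p
\end{equation}
for every martingale $f$ over every basis satisfying $\mathcal{F}_4$. Whether \eqref{eq:BG} holds for $p=1$ has been posed as an open problem: \emph{are there absolute constants $c_1,C_1>0$ such that $c_1\|S(f)\|_1\le\|f^*\|_1\le C_1\|S(f)\|_1$ for all such bases and martingales?}

The simplest cases suggest that the answer is yes. The one-parameter inequality holds at $p=1$ (a short proof is in Section~\ref{sec:one}), and Example~\ref{ex:prod} transfers it to product martingales. Yet $p=1$ differs from $p>1$. For $p>1$ Doob's inequality, applied in each parameter, lets one replace $\|f^*\|_p$ by $\sup_{n,m}\|f_{n,m}\|_p$. At $p=1$ this is impossible: the dyadic martingale $g_n=2^n\mathbf{1}_{[0,2^{-n})}$ on $[0,1)$ has $\|g_n\|_1=1$ and $\|g^*\|_1=\infty$. Moreover $\mathbb{N}^2$ is not totally ordered, so there is no first time at which a process exceeds a level. Finally, a general basis allows martingales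 with rare large jumps, and these destroy \eqref{eq:BG} as soon as $p<1$.

\begin{theorem}\label{thm:main}
There is an absolute constant $C$ such that, for every stochastic basis satisfying $\mathcal{F}_4$ and every two-parameter martingale $f$,
\[
\textup{(A)}\quad\|f^*\|_1\le C\|S(f)\|_1,\qquad\qquad\textup{(B)}\quad\|S(f)\|_1\le C\|f^*\|_1 .
\]
\end{theorem}

Thus $H_1^*=H_1^S$ with equivalent norms. The exponent $1$ is the endpoint.

\begin{theorem}\label{thm:range}
Let $0<p<\infty$. Then \eqref{eq:BG} holds with constants depending only on $p$, for all bases satisfying $\mathcal{F}_4$ and all martingales $f$, if and only if $p\ge1$. For $p<1$ each of the two inequalities in \eqref{eq:BG} fails.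
\end{theorem}

Since $S(f)$ does not see signs, Theorem~\ref{thm:main} bounds martingale transforms on $H_1^*$.

\begin{corollary}\label{cor:transform}
Let $|v_{k,l}|\le1$, where $v_{k,l}$ is $\mathcal{F}_{k-1,l-1}$-measurable for $k,l\ge2$ and deterministic if $k=1$ or $l=1$. Then $T_vf=\big(\sum_{k\le n,\,l\le m}v_{k,l}\,d_{k,l}f\big)_{n,m}$ satisfies $\|(T_vf)^*\|_1\le C^2\|f^*\|_1$, with $C$ as in Theorem~\ref{thm:main}.
\end{corollary}

\begin{remark}
The hypothesis $\mathcal{F}_4$ cannot be dropped. Let $\mathcal{F}_{k,l}$ be trivial for $k+l\le N$ and equal to $\mathcal{A}$ for $k+l>N$, let $g\ne0$ be bounded with mean zero, and let $f_{k,l}=E_{k,l}g$. Then $f^*=|g|$, while $d_{k,l}f=g$ for the $N$ pairs with $k+l=N+1$, so $S(f)\ge\sqrt{N}\,f^*$.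
\end{remark}

\subsection{Plan and conventions}
After a normalization (Section~\ref{sec:norm}) we reduce (A) and (B) to two weighted $L^2$ inequalities (Section~\ref{sec:maj}). Section~\ref{sec:one} proves these with one parameter; the three lemmas needed there are reused later along single rows and columns. The two-parameter ingredient is the jump lemma of Section~\ref{sec:jump}, which enters both the proof of (A) in Section~\ref{sec:A} and the proof of (B) in Section~\ref{sec:B}. Section~\ref{sec:rest} treats $p<1$ and transforms.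

In the proof of Theorem~\ref{thm:main} functions are real-valued; the complex case follows with the constant doubled, because $f^*$ and $S(f)$ are subadditive in $f$ and do not increase when $f$ is replaced by its real or imaginary part. The letter $C$ denotes an absolute constant that may change from line to line, and relations between random variables hold almost surely. We use two textbook facts: Doob's inequality $\|\max_n|g_n|\|_2\le2\|g_N\|_2$ for a martingale $(g_n)_{0\le n\le N}$, and the conditional Jensen inequality. For $g,h\ge0$ with $g$ measurable for $\mathcal{G}$, the identity $\mathbb{E}(gh\mid\mathcal{G})=g\,\mathbb{E}(h\mid\mathcal{G})$ holds without integrability assumptions.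

\section{Normalization and basic facts}\label{sec:norm}

By the \emph{normalized setting} we mean the following data: an integer $N\ge1$; $\sigma$-algebras $\mathcal{F}_{n,m}$, $0\le n,m\le N$, increasing in both indices, such that
\begin{equation}\label{eq:comm}
E^1_nE^2_m=E^2_mE^1_n=E_{n,m},\qquad\text{where } E^1_n=E_{n,N},\quad E^2_m=E_{N,m};
\end{equation}
and a martingale $(f_{n,m})_{0\le n,m\le N}$ with $f_{n,0}=f_{0,m}=0$. Here $f^*=\max|f_{n,m}|$ and $S(f)^2=\sum_{k,l=1}^N(d_{k,l}f)^2$; both $f^*$ and $S(f)$ are integrable, being dominated by finite sums of integrable functions. The gain is that the zeros in row and column $0$ are now values of the martingale, so every $d_{k,l}f$, including those with $k=1$ or $l=1$, is a martingale difference in both indices.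

\begin{lemma}\label{lem:norm}
It suffices to prove \textup{(A)} and \textup{(B)} in the normalized setting with a constant independent of $N$.
\end{lemma}

\begin{proof}
Let $f$ be a martingale over a basis satisfying $\mathcal{F}_4$. The functions $f_N^*=\max_{n,m\le N}|f_{n,m}|$ and $S_N=(\sum_{k,l\le N}|d_{k,l}f|^2)^{1/2}$ increase to $f^*$ and $S(f)$, so by monotone convergence it is enough to compare $\mathbb{E}f_N^*$ with $\mathbb{E}S_N$. By \eqref{eq:F4} and the tower property all operators $E_{n,\infty}$, $E_{\infty,m}$ commute, so for $1\le n,m\le N$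
\[
E_{n,N}E_{N,m}=E_{n,\infty}E_{\infty,N}E_{N,\infty}E_{\infty,m}=E_{n,\infty}E_{\infty,m}=E_{n,m},
\]
and the same computation gives $E_{N,m}E_{n,N}=E_{n,m}$.

To add row and column $0$, let $\tilde\Omega=\Omega\times\{\pm1\}^2$ with independent uniform signs $s,s'$. Let $\mathcal{T}_0,\mathcal{T}'_0$ be trivial, $\mathcal{T}_n=\sigma(s)$ and $\mathcal{T}'_m=\sigma(s')$ for $n,m\ge1$, and
\[
\tilde{\mathcal{F}}_{n,m}=\mathcal{F}_{n\vee1,\,m\vee1}\otimes\mathcal{T}_n\otimes\mathcal{T}'_m\qquad(0\le n,m\le N).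
\]
Every integrable function on $\tilde\Omega$ is a finite sum of products $g(\omega)u(s)u'(s')$, and on such a product the conditional expectation given $\tilde{\mathcal{F}}_{n,m}$ acts factor by factor. Hence \eqref{eq:comm} holds for $\tilde{\mathcal{F}}$. The conditional expectation of $ss'f_{N,N}$ given $\tilde{\mathcal{F}}_{n,m}$ is $\tilde f_{n,m}=ss'f_{n,m}$ if $n,m\ge1$ and $\tilde f_{n,m}=0$ if $n=0$ or $m=0$. So $\tilde f$ is a normalized martingale with $\tilde f^*=f_N^*$ and $d_{k,l}\tilde f=ss'd_{k,l}f$, whence $S(\tilde f)=S_N$.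
\end{proof}

From now until Section~\ref{sec:rest} we work in the normalized setting. We picture $k$ on the horizontal axis, so that \emph{column} $k$ consists of the indices $(k,l)$ with $k$ fixed and \emph{row} $l$ of those with $l$ fixed. The setting is symmetric in the two indices. The following facts are used throughout; (P1)--(P3) are consequences of \eqref{eq:comm}.

\begin{itemize}
\item[(P1)] \emph{Rows and columns.} If $g$ is integrable and $\mathcal{F}_{N,l}$-measurable, then $E^1_kg=E^1_kE^2_lg=E_{k,l}g$; symmetrically, $E^2_lg=E_{k,l}g$ if $g$ is $\mathcal{F}_{k,N}$-measurable. Hence each row $k\mapsto f_{k,l}$ of a martingale is a martingale for the filtration $(\mathcal{F}_{k,N})_k$, which is the same for all rows, and each column is a martingale for $(\mathcal{F}_{N,l})_l$.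
\item[(P2)] \emph{Maximal inequality.} $Mg=\max_{0\le k,l\le N}E_{k,l}|g|$ satisfies $\|Mg\|_2\le4\|g\|_2$. Indeed $E_{k,l}|g|\le E^1_k(\max_jE^2_j|g|)$, and Doob's inequality applies twice.
\item[(P3)] \emph{Difference operators.} For $k,l\ge1$ let
\[
D_{k,l}=(E^1_k-E^1_{k-1})(E^2_l-E^2_{l-1})=E_{k,l}-E_{k-1,l}-E_{k,l-1}+E_{k-1,l-1}.
\]
The operators $E^1_k-E^1_{k-1}$ are mutually orthogonal projections in $L^2$, so are the $E^2_l-E^2_{l-1}$, and the two families commute. Hence the $D_{k,l}$ are mutually orthogonal projections and $\sum\mathbb{E}(D_{k,l}g)^2\le\mathbb{E}g^2$. Also $\mathbb{E}[g\,D_{k,l}h]=\mathbb{E}[h\,D_{k,l}g]$ for $g\in L^1$, $h\in L^\infty$; $D_{k,l}E_{n,m}$ equals $D_{k,l}$ if $n\ge k$ and $m\ge l$, and $0$ otherwise; and $d_{k,l}f=D_{k,l}f_{N,N}$.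
\item[(P4)] \emph{Dyadic summation.} For $X\ge0$, $\sum_{j\in\mathbb{Z}}4^j\,\mathbb{P}(X>2^j)=\mathbb{E}\sum_{2^j<X}4^j\le\frac43\mathbb{E}X^2$.
\end{itemize}

Facts (P2) and (P3) already give \eqref{eq:BG} for $p=2$: $\|S(f)\|_2=\|f_{N,N}\|_2\le\|f^*\|_2\le4\|f_{N,N}\|_2$. The proof for $p=1$ is designed to fall back on such $L^2$ estimates.

\section{Majorants and two weighted inequalities}\label{sec:maj}

An $L^1$ norm factors through $L^2$: for any positive $\rho$, $\mathbb{E}S\le(\mathbb{E}S^2\rho^{-2})^{1/2}(\mathbb{E}\rho^2)^{1/2}$, with equality for $\rho^2=S$. To compute with $S^2\rho^{-2}=\sum(d_{k,l}f)^2\rho^{-2}$ by martingale methods, the weight on $(d_{k,l}f)^2$ should be $\mathcal{F}_{k,l}$-measurable, and the natural candidate is $E_{k,l}\rho$. The substitution is harmless if $E_{k,l}\rho\le K\rho$. This leads to the following notion. Throughout, $K=8$.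

\begin{definition}
A \emph{majorant} is a function $\rho\in L^2$ such that $\rho\ge c$ for some constant $c>0$ and $M\rho\le K\rho$. We write $\rho_{k,l}=E_{k,l}\rho$ and $\rho^*_{k,l}=\max_{i\le k,\,j\le l}\rho_{i,j}$.
\end{definition}

Every function in $L^2$ is dominated by a majorant of comparable norm. For $0\le g\in L^2$ let
\[
Rg=\sum_{i\ge0}K^{-i}M^ig .
\]
Then $g\le Rg$; $\|Rg\|_2\le\sum_i(4/8)^i\|g\|_2=2\|g\|_2$ by (P2); $M(Rg)\le\sum_iK^{-i}M^{i+1}g\le K\,Rg$ because $M$ is countably subadditive on nonnegative functions; and $g\le g'$ implies $Rg\le Rg'$. So if $X\in L^1$ and $X\ge\delta>0$, then $\rho=R(X^{1/2})$ is a majorant with $\rho^2\ge X$ and $\mathbb{E}\rho^2\le4\,\mathbb{E}X$. The square root moves the construction from $L^1$, where $M$ has no bound independent of $N$, to $L^2$. A majorant has the following properties.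

\begin{itemize}
\item[(M1)] $\rho_{i,j}\le K\rho$ for all $i,j$. Applying $E_{k,l}$ gives $\rho_{i,j}\le K\rho_{k,l}$ for $i\le k$, $j\le l$, that is, $\rho^*_{k,l}\le K\rho_{k,l}$. The martingale $(\rho_{k,l})$ can jump up, but never falls below $1/K$ times its past maximum.
\item[(M2)] If $0\le h\le\rho$ and $h$ is $\mathcal{F}_{k,l}$-measurable, then $h=E_{k,l}h\le\rho_{k,l}$.
\item[(M3)] Let $\sigma_{k,l}=\rho_{k,l}-\rho_{k,l-1}$ for $l\ge1$. Then $\sum_{l\ge1}\mathbb{E}\max_k\sigma_{k,l}^2\le4\,\mathbb{E}\rho^2$. Indeed $\sigma_{k,l}=E^1_k(E^2_l-E^2_{l-1})\rho$, so Doob's inequality in $k$ bounds the $l$th term by $4\,\mathbb{E}((E^2_l-E^2_{l-1})\rho)^2$, and these increments are orthogonal.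
\end{itemize}

The two weighted inequalities are as follows.

\begin{proposition}\label{prop:A}
Let $\rho$ be a majorant, let $a_{n,m}$ $(0\le n,m\le N)$ be measurable functions with $\sum_{n,m}|a_{n,m}|\le1$, and let $\varphi=\sum_{n,m}E_{n,m}a_{n,m}$. Then
\[
\mathbb{E}\sum_{k,l\ge1}(D_{k,l}\varphi)^2\rho_{k,l}^2\le C\,\mathbb{E}\rho^2 .
\]
\end{proposition}

\begin{proposition}\label{prop:B}
For every normalized martingale $f$ and every $\delta>0$ there is a majorant $\rho$ with
\[
\mathbb{E}\rho^2\le C\,\mathbb{E}(f^*+\delta)\qquad\text{and}\qquad\mathbb{E}\sum_{k,l\ge1}(d_{k,l}f)^2\rho_{k,l}^{-2}\le C\,\mathbb{E}\rho^2 .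
\]
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Propositions~\ref{prop:A} and \ref{prop:B}]
Write $S=S(f)$ and fix $\delta>0$.

(A) We linearize the maximal function. Let $a_{n,m}=\operatorname{sign}f_{n,m}$ at the lexicographically first index where $|f_{n,m}|=f^*$, and $a_{n,m}=0$ elsewhere. Then $\sum|a_{n,m}|\le1$, $f^*=\sum f_{n,m}a_{n,m}$, and $\varphi=\sum E_{n,m}a_{n,m}$ is bounded. Since $f_{n,m}=E_{n,m}f_{N,N}$, $f_{N,N}=\sum d_{k,l}f$ and $d_{k,l}f=D_{k,l}d_{k,l}f$,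
\[
\mathbb{E}f^*=\mathbb{E}[f_{N,N}\varphi]=\sum_{k,l\ge1}\mathbb{E}[d_{k,l}f\,D_{k,l}\varphi].
\]
Let $\rho=R((S+\delta)^{1/2})$. By the Cauchy--Schwarz inequality,
\[
\mathbb{E}f^*\le\Big(\mathbb{E}\sum(d_{k,l}f)^2\rho_{k,l}^{-2}\Big)^{1/2}\Big(\mathbb{E}\sum(D_{k,l}\varphi)^2\rho_{k,l}^2\Big)^{1/2}.
\]
Jensen's inequality gives $\rho_{k,l}^{-2}\le E_{k,l}(\rho^{-2})$, and $d_{k,l}f$ is $\mathcal{F}_{k,l}$-measurable, so the first expectation is at most $\mathbb{E}S^2\rho^{-2}\le\mathbb{E}S^2/(S+\delta)\le\mathbb{E}S$. The second is at most $C\,\mathbb{E}\rho^2\le4C\,\mathbb{E}(S+\delta)$ by Proposition~\ref{prop:A}. Let $\delta\to0$.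

(B) Take $\rho$ from Proposition~\ref{prop:B}. By (M1), $1\le K\rho/\rho_{k,l}$, so $S\le K\rho\,(\sum(d_{k,l}f)^2\rho_{k,l}^{-2})^{1/2}$, and the Cauchy--Schwarz inequality gives $\mathbb{E}S\le C\,\mathbb{E}\rho^2\le C\,\mathbb{E}(f^*+\delta)$. Let $\delta\to0$.
\end{proof}

\section{The one-parameter case}\label{sec:one}

In this section $(\mathcal{G}_n)_{0\le n\le N}$ is a filtration, $E_n=\mathbb{E}(\cdot\mid\mathcal{G}_n)$, and $\Delta u_n=u_n-u_{n-1}$. Everything in Section~\ref{sec:maj} makes sense with a single index, so the one-parameter inequality at $p=1$ follows from the analogues of Propositions~\ref{prop:A} and \ref{prop:B}. We prove them with three lemmas. The first converts a uniform conditional bound on tail sums into a bound against any adapted weight.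

\begin{lemma}[Carleson embedding]\label{lem:carleson}
Let $\mu_k,g_k\ge0$ $(1\le k\le N)$ be $\mathcal{G}_k$-measurable, and suppose $E_i\sum_{k\ge i}\mu_k\le A$ for $1\le i\le N$. Then $\mathbb{E}\sum_k\mu_kg_k\le A\,\mathbb{E}\max_kg_k$.
\end{lemma}

\begin{proof}
Let $g^*_k=\max_{j\le k}g_j$ and $g^*_0=0$. The increments $\Delta g^*_i$ are nonnegative and $\mathcal{G}_i$-measurable, so
\[
\mathbb{E}\sum_k\mu_kg_k^*=\mathbb{E}\sum_k\mu_k\sum_{i\le k}\Delta g^*_i=\mathbb{E}\sum_i\Delta g_i^*\,E_i\sum_{k\ge i}\mu_k\le A\,\mathbb{E}g_N^*.\qedhere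
\]
\end{proof}

The second lemma shows that the squared differences of the dual function $\sum_mE_mg_m$ satisfy such a tail bound.

\begin{lemma}\label{lem:tail}
Let $g_0,\dots,g_N$ be measurable with $\sum_m|g_m|\le1$, and let $\gamma_l=(E_l-E_{l-1})\sum_{m\ge l}g_m$ for $1\le l\le N$. Then $|\gamma_l|\le2$, and $E_i\sum_{l>i}\gamma_l^2\le2$ for $0\le i\le N$.
\end{lemma}

\begin{proof}
The first bound holds because $|\sum_{m\ge l}g_m|\le1$. Let $\psi=\sum_{m>i}E_mg_m$. Since $(E_l-E_{l-1})E_m$ equals $E_l-E_{l-1}$ for $m\ge l$ and $0$ for $m<l$, we have $\gamma_l=(E_l-E_{l-1})\psi$ for $l>i$. Conditional orthogonality of martingale differences gives $E_i\sum_{l>i}\gamma_l^2=E_i(\psi-E_i\psi)^2\le E_i\psi^2$. Expand the square and use that $E_m|g_m|$ is $\mathcal{G}_{m'}$-measurable for $m'\ge m$: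
\[
E_i\psi^2\le2\sum_{m>i}\sum_{m'\ge m}E_i\big[E_m|g_m|\cdot E_{m'}|g_{m'}|\big]=2\sum_{m>i}E_i\Big[E_m|g_m|\sum_{m'\ge m}|g_{m'}|\Big]\le2E_i\sum_{m>i}|g_m|\le2 .\qedhere
\]
\end{proof}

The third lemma rests on an algebraic identity. For any real sequences $(x_n)$, $(w_n)$, expanding $x_n^2w_n=(x_{n-1}+\Delta x_n)^2w_n$ gives
\begin{equation}\label{eq:ito}
(\Delta x_n)^2w_n=\big(x_n^2w_n-x_{n-1}^2w_{n-1}\big)-x_{n-1}^2\Delta w_n-2x_{n-1}w_{n-1}\Delta x_n-2x_{n-1}\Delta x_n\Delta w_n .
\end{equation}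
When $x$ is a martingale and $w$ is a negative power of a positive martingale, the first term telescopes, the second has nonpositive conditional mean by Jensen's inequality, and the third has conditional mean zero. Only the cross term requires work. For $w_n>0$ the inequality $2ab\le\frac12a^2+2b^2$ yields
\begin{equation}\label{eq:cross}
|2x_{n-1}\Delta x_n\Delta w_n|\le\tfrac12(\Delta x_n)^2w_n+2x_{n-1}^2(\Delta w_n)^2/w_n .
\end{equation}

\begin{lemma}[Weighted energy inequality]\label{lem:energy}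
Let $(v_l)_{0\le l\le N}$ be a martingale with $v_0=0$ and $(y_l)_{0\le l\le N}$ a martingale in $L^2$ such that $y_l\ge c>0$, $y_{l-1}\le Ky_l$ and $|v_l|\le By_l^2$ for some constants $c,B$. Then
\[
\mathbb{E}\sum_{l=1}^N\frac{(\Delta v_l)^2}{y_l^2}\le2\,\mathbb{E}\frac{v_N^2}{y_N^2}+4(1+K)^2\sum_{l=1}^N\mathbb{E}\frac{v_{l-1}^2}{y_{l-1}^4}(\Delta y_l)^2 .
\]
\end{lemma}

\begin{proof}
Use \eqref{eq:ito} with $x=v$ and $w_l=y_l^{-2}$. The terms are integrable, because $v_l^2w_l\le B^2y_l^2$, $v_{l-1}^2w_l\le B^2K^2y_{l-1}^2$, $|v_{l-1}|w_{l-1}\le B$, and $(\Delta v_l)^2w_l\le2v_l^2w_l+2v_{l-1}^2w_l$. Jensen's inequality gives $E_{l-1}w_l\ge w_{l-1}$, so $\mathbb{E}[v_{l-1}^2\Delta w_l]\ge0$, and $\mathbb{E}[v_{l-1}w_{l-1}\Delta v_l]=0$. In \eqref{eq:cross},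
\[
\frac{(\Delta w_l)^2}{w_l}=\frac{(y_{l-1}^2-y_l^2)^2}{y_l^2\,y_{l-1}^4}=\frac{(\Delta y_l)^2(1+y_{l-1}/y_l)^2}{y_{l-1}^4}\le(1+K)^2\frac{(\Delta y_l)^2}{y_{l-1}^4}.
\]
Sum over $l$, use $v_0=0$, and move the finite quantity $\frac12\mathbb{E}\sum(\Delta v_l)^2w_l$ to the left.
\end{proof}

Now both propositions follow in one parameter. Write $\rho_l=E_l\rho$.

\emph{The analogue of Proposition~\ref{prop:A}.} For $\varphi=\sum_mE_ma_m$ with $\sum|a_m|\le1$, the difference $(E_l-E_{l-1})\varphi$ is the $\gamma_l$ of Lemma~\ref{lem:tail} with $g=a$. Hence $E_i\sum_{l\ge i}\gamma_l^2\le4+2=6$, and Lemma~\ref{lem:carleson} with Doob's inequality gives $\mathbb{E}\sum\gamma_l^2\rho_l^2\le6\,\mathbb{E}\max_l\rho_l^2\le24\,\mathbb{E}\rho^2$.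

\emph{The analogue of Proposition~\ref{prop:B}.} Let $(f_l)$ be a martingale with $f_0=0$ and let $\rho=R((f^*+\delta)^{1/2})$. By (M2), $|f_l|\le\rho_l^2$. Lemma~\ref{lem:energy} with $v=f$, $y_l=\rho_l$, $B=1$ gives
\[
\mathbb{E}\sum(\Delta f_l)^2\rho_l^{-2}\le2\,\mathbb{E}\rho_N^2+4(1+K)^2\sum\mathbb{E}(\Delta\rho_l)^2\le\big(2+4(1+K)^2\big)\mathbb{E}\rho^2 .
\]

With two parameters each argument meets an obstacle. For (A), the proof of Lemma~\ref{lem:carleson} writes the running maximum as a sum of increments along a total order. For (B), Lemma~\ref{lem:energy} can be applied in each column, but the pointwise bound on $v_{l-1}^2y_{l-1}^{-4}$ used above loses a factor $N$ when the columns are added. Both obstacles come down to large jumps of the weight.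

\section{Jumps of a majorant}\label{sec:jump}

Fix a majorant $\rho$ and let $\eta=1/(2K)$. The substitute for the stopping time at level $t>0$ is the family of events
\[
U^t_{k,l}=\{\rho^*_{k,l}>t\}\in\mathcal{F}_{k,l}\qquad(0\le k,l\le N),
\]
which increases in $k$ and $l$ and decreases in $t$. For fixed $\omega$ we write $(k,l)\in U^t$ instead of $\omega\in U^t_{k,l}$. Then $U^t$ is a random set of indices, closed under moving up or to the right, and bounded by a staircase described by
\[
\lambda_t(k)=\min\{l:(k,l)\in U^t\},\qquad\kappa_t(l)=\min\{k:(k,l)\in U^t\}\qquad(\min\emptyset=\infty).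
\]
A staircase can have about $2N$ boundary points. What can be counted are the places where the staircases of $U^t$ and of the larger set $U^{\eta t}$ cross the same unit step, so that $\rho^*$ grows by a factor more than $1/\eta$ in that step.

\begin{definition}
Column $k\ge1$ is \emph{$t$-bad} at $\omega$ if there is an $l$ with $(k,l)\in U^t$ and $(k-1,l)\notin U^{\eta t}$. Row $l\ge1$ is \emph{$t$-bad} at $\omega$ if there is a $k$ with $(k,l)\in U^t$ and $(k,l-1)\notin U^{\eta t}$.
\end{definition}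

See Figure~\ref{fig:bad}. If some $l$ witnesses that column $k$ is $t$-bad, then so does $\lambda_t(k)\le l$, because $(k-1,l)\notin U^{\eta t}$ implies $(k-1,l')\notin U^{\eta t}$ for $l'\le l$. Hence the event that column $k$ is $t$-bad is the disjoint union over $l$ of
\begin{equation}\label{eq:Bkl}
B_{k,l}=\{\lambda_t(k)=l\}\setminus U^{\eta t}_{k-1,l}\in\mathcal{F}_{k,l}.
\end{equation}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.55]
\foreach \x/\p/\q in {0/8/6,1/7/6,2/6/5,3/6/4,4/2/1,5/2/1,6/1/0,7/1/0}{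
  \foreach \y in {0,...,7}{
    \ifnum\y<\q\relax \draw (\x,\y) circle (0.15);
    \else\ifnum\y<\p\relax \filldraw[fill=gray!45] (\x,\y) circle (0.15);
    \else \fill (\x,\y) circle (0.15);\fi\fi}
  \node at (\x,-0.8) {\small $\x$};}
\foreach \y in {0,...,7}{\node at (-0.8,\y) {\small $\y$};}
\draw[->,thick] (3.22,2)--(3.78,2);
\draw[->,thick] (3.22,3)--(3.78,3);
\node at (8,-0.8) {$k$};
\node at (-0.8,8) {$l$};
\end{tikzpicture}
\caption{The index set at a fixed $\omega$, colored by the running maximum $\rho^*_{k,l}$ of the weight: black if $\rho^*_{k,l}>t$, gray if $\eta t<\rho^*_{k,l}\le t$, white if $\rho^*_{k,l}\le\eta t$. A column is $t$-bad if one of its black points has a white left neighbor; a row is $t$-bad if one of its black points has a white lower neighbor. Here column $4$ is $t$-bad (arrows), and no other column and no row is.}\label{fig:bad}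
\end{figure}

The next lemma is a martingale version of the sparseness argument in Journ\'e's covering lemma. On $B_{k,l}$ the value $\rho_{k-1,l}$ is small. By $\mathcal{F}_4$, the information gained in passing from $(k-1,l)$ to $(k,l)$ does not change the prediction of what happens higher up in the columns $\le k-1$, so with conditional probability at least $\frac12$ these columns never reach level $t$. In that case $k$ is the first column to reach level $t$, and there is only one such column.

\begin{lemma}[Jump lemma]\label{lem:jump}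
For every $t>0$, the expected number of $t$-bad columns is at most $2\,\mathbb{P}(K\rho>t)$. The same bound holds for $t$-bad rows.
\end{lemma}

\begin{proof}
By symmetry we treat columns. Let $G_k=U^t_{k,N}\in\mathcal{F}_{k,N}$. These events increase in $k$, and $G_k\subset\{K\rho>t\}$ by (M1), so $\mathbf{1}_{G_k}\le K\rho/t$. Since $\mathbf{1}_{G_{k-1}}$ is measurable for $\mathcal{F}_{k-1,N}\subset\mathcal{F}_{k,N}$, two applications of (P1) give
\[
E_{k,l}\mathbf{1}_{G_{k-1}}=E^2_l\mathbf{1}_{G_{k-1}}=E_{k-1,l}\mathbf{1}_{G_{k-1}}\le\frac Kt\,\rho_{k-1,l}.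
\]
On $B_{k,l}$ we have $\rho_{k-1,l}\le\eta t$, so the right side is at most $K\eta=\frac12$. As $B_{k,l}\in\mathcal{F}_{k,l}$, this gives $\mathbb{P}(B_{k,l}\cap G_{k-1})\le\frac12\mathbb{P}(B_{k,l})$, that is, $\mathbb{P}(B_{k,l})\le2\,\mathbb{P}(B_{k,l}\setminus G_{k-1})$. For fixed $k$ the $B_{k,l}$ are disjoint subsets of $G_k$, so column $k$ is $t$-bad with probability at most $2\,\mathbb{P}(G_k\setminus G_{k-1})$. The sum over $k$ is at most $2\,\mathbb{P}(G_N)$.
\end{proof}

Summing over dyadic levels bounds the large horizontal jumps of $(\rho_{k,l})$, in all rows at once.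

\begin{corollary}\label{cor:jump}
With $\Theta=4K^2$,
\[
\mathbb{E}\sum_{k=1}^N\max_{0\le l\le N}\rho_{k,l}^2\,\mathbf{1}\{\rho_{k,l}>\Theta\rho_{k-1,l}\}\le11K^2\,\mathbb{E}\rho^2 .
\]
\end{corollary}

\begin{proof}
Suppose the maximum for column $k$ is nonzero and attained at $l$, and choose $j\in\mathbb{Z}$ with $2^j<\rho_{k,l}\le2^{j+1}$. Then $(k,l)\in U^{2^j}$, while (M1) gives $\rho^*_{k-1,l}\le K\rho_{k-1,l}<K2^{j+1}/\Theta=\eta2^j$. So column $k$ is $2^j$-bad and the maximum is at most $4^{j+1}$. By Lemma~\ref{lem:jump} and (P4), the left side is at most $\sum_j4^{j+1}\cdot2\,\mathbb{P}(K\rho>2^j)\le\frac{32}{3}K^2\mathbb{E}\rho^2$.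
\end{proof}

\begin{remark}\label{rem:regular}
Call the basis \emph{regular} with constant $r$ if $E_{k,l}g\le rE_{k-1,l}g$ and $E_{k,l}g\le rE_{k,l-1}g$ for all integrable $g\ge0$. Then $\rho^*_{k,l}\le r\rho^*_{k-1,l}$ and $\rho^*_{k,l}\le r\rho^*_{k,l-1}$, so with $\eta$ replaced by $1/r$ there are no bad rows or columns. The jump lemma is what removes the need for regularity.
\end{remark}

\section{The dual estimate: proof of Proposition~\ref{prop:A}}\label{sec:A}

\subsection{Reduction to one level}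
We claim that for every $t>0$
\begin{equation}\label{eq:level}
\mathbb{E}\sum_{k,l\ge1}\mathbf{1}_{U^t_{k,l}}(D_{k,l}\varphi)^2\le124\,\pi,\qquad\pi=\mathbb{P}(K\rho>\eta^2t).
\end{equation}
This implies the proposition. If $2^j<\rho_{k,l}\le2^{j+1}$ then $(k,l)\in U^{2^j}$, so $\rho_{k,l}^2\le\sum_j4^{j+1}\mathbf{1}_{U^{2^j}_{k,l}}$, and \eqref{eq:level} with (P4) bounds the sum in the proposition by
\[
124\sum_j4^{j+1}\,\mathbb{P}(K\eta^{-2}\rho>2^j)\le124\cdot\tfrac{16}{3}K^2\eta^{-4}\,\mathbb{E}\rho^2 .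
\]

Fix $t$. We use three nested sets $U^{(1)}=U^t\subset U^{(2)}=U^{\eta t}\subset U^{(3)}=U^{\eta^2t}$ and the event $O=U^{(3)}_{N,N}$, on which some $\rho_{k,l}$ exceeds $\eta^2t$. By (M1), $\mathbb{P}(O)\le\pi$. By Lemma~\ref{lem:jump}, the expected numbers of $t$-bad columns, of $t$-bad rows and of $\eta t$-bad rows are each at most $2\pi$. Split $a_{n,m}=b_{n,m}+c_{n,m}$ with $b_{n,m}=a_{n,m}\mathbf{1}_O$ and $c_{n,m}=a_{n,m}\mathbf{1}_{O^c}$, and accordingly $\varphi=\varphi_b+\varphi_c$.

\subsection{The part supported on $O$}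
Here the $L^2$ theory suffices, since $O$ is small. For $g\in L^2$, (P2) gives
\[
|\mathbb{E}\varphi_bg|=\Big|\sum_{n,m}\mathbb{E}[b_{n,m}E_{n,m}g]\Big|\le\mathbb{E}[\mathbf{1}_OMg]\le4\,\mathbb{P}(O)^{1/2}\|g\|_2 .
\]
Hence $\sum\mathbb{E}(D_{k,l}\varphi_b)^2\le\mathbb{E}\varphi_b^2\le16\pi$ by (P3).

\subsection{The part supported off $O$}
By (P3), $D_{k,l}\varphi_c=D_{k,l}Q_{k,l}$, where $Q_{k,l}=\sum_{n\ge k,\,m\ge l}c_{n,m}$ satisfies $|Q_{k,l}|\le1$ and vanishes on $O$. Since $U^{(3)}_{i,j}\in\mathcal{F}_{i,j}$ and $U^{(3)}_{i,j}\subset O$, we have $\mathbf{1}_{U^{(3)}_{i,j}}E_{i,j}Q_{k,l}=E_{i,j}(\mathbf{1}_{U^{(3)}_{i,j}}Q_{k,l})=0$. That is,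
\begin{equation}\label{eq:vanish}
E_{i,j}Q_{k,l}=0\ \text{ whenever }(i,j)\in U^{(3)}.
\end{equation}
In particular, for $(k,l)\in U^{(1)}$,
\begin{equation}\label{eq:three}
D_{k,l}\varphi_c=-E_{k-1,l}Q_{k,l}-E_{k,l-1}Q_{k,l}+E_{k-1,l-1}Q_{k,l},
\end{equation}
each term is bounded by $1$, and the sum vanishes if $(k-1,l-1)\in U^{(3)}$. A nonzero term therefore requires that $\rho^*$ grows by a factor more than $\eta^{-2}$ from $(k-1,l-1)$ to $(k,l)$, hence by more than $\eta^{-1}$ in one of two unit steps. This is why three levels are used. It also shows that a bad row or column is always present. The remaining issue is how many indices $(k,l)$ one bad row or column must pay for. Let $(k,l)\in U^{(1)}$ with $k,l\ge1$; we distinguish four cases according to the neighbors $(k-1,l)$ and $(k,l-1)$.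

\medskip\noindent\emph{Case 1: $(k-1,l)\in U^{(3)}$ and $(k,l-1)\in U^{(3)}$.} By \eqref{eq:vanish}, $D_{k,l}\varphi_c=E_{k-1,l-1}Q_{k,l}$. This is at most $1$ in absolute value, and we may assume $(k-1,l-1)\notin U^{(3)}$. Then $l=\lambda_{\eta^2t}(k-1)$ and $k=\kappa_{\eta^2t}(l-1)$, so each column and each row contains at most one such index. If $(k-1,l)\notin U^{(2)}$, column $k$ is $t$-bad. If $(k-1,l)\in U^{(2)}=U^{\eta t}$, then $(k-1,l-1)\notin U^{\eta\cdot\eta t}$ shows that row $l$ is $\eta t$-bad. The expected number of such indices, and so their expected contribution, is at most $2\pi+2\pi=4\pi$.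

\medskip\noindent\emph{Case 2: $(k-1,l)\notin U^{(3)}$ and $(k,l-1)\in U^{(3)}$.} Column $k$ is $t$-bad and $l\ge\lambda_t(k)$. Now many $l$ may occur in one column, so counting is not enough; orthogonality along the column replaces it. By \eqref{eq:vanish} the middle term of \eqref{eq:three} vanishes, and $D_{k,l}\varphi_c=-\gamma_{k,l}$, where by \eqref{eq:comm}
\[
\gamma_{k,l}=(E_{k-1,l}-E_{k-1,l-1})Q_{k,l}=(E^2_l-E^2_{l-1})\sum_{m\ge l}g_m,\qquad g_m=E^1_{k-1}\sum_{n\ge k}c_{n,m}.
\]
For fixed $k$ we have $\sum_m|g_m|\le E^1_{k-1}\sum_{n,m}|c_{n,m}|\le1$, so Lemma~\ref{lem:tail} applies with the filtration $(\mathcal{F}_{N,l})_l$. On the event $B_{k,i}$ of \eqref{eq:Bkl} only $l\ge i$ occur, and $B_{k,i}\in\mathcal{F}_{k,i}\subset\mathcal{F}_{N,i}$. The expected contribution of column $k$ is therefore at most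
\[
\sum_{i=0}^N\mathbb{E}\,\mathbf{1}_{B_{k,i}}\Big(4+E^2_i\sum_{l>i}\gamma_{k,l}^2\Big)\le6\,\mathbb{P}(\text{column $k$ is $t$-bad}),
\]
where $4$ bounds the term $l=i$. Summing over $k$ gives at most $12\pi$.

\medskip\noindent\emph{Case 3: $(k-1,l)\in U^{(3)}$ and $(k,l-1)\notin U^{(3)}$.} This is Case 2 with the indices exchanged; row $l$ is $t$-bad, and the contribution is at most $12\pi$.

\medskip\noindent\emph{Case 4: $(k-1,l)\notin U^{(3)}$ and $(k,l-1)\notin U^{(3)}$.} Column $k$ is $t$-bad, and $l=\lambda_t(k)$ because $(k,l-1)\notin U^{(1)}$; so each bad column contains at most one such index. By \eqref{eq:three}, $|D_{k,l}\varphi_c|\le3$. The contribution is at most $9\cdot2\pi=18\pi$.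

\medskip
Altogether $\mathbb{E}\sum\mathbf{1}_{U^t_{k,l}}(D_{k,l}\varphi_c)^2\le46\pi$. Since $(D_{k,l}\varphi)^2\le2(D_{k,l}\varphi_b)^2+2(D_{k,l}\varphi_c)^2$, the left side of \eqref{eq:level} is at most $32\pi+92\pi=124\pi$. This proves Proposition~\ref{prop:A}, and with it (A). \qed

\section{The weighted square function: proof of Proposition~\ref{prop:B}}\label{sec:B}

Write $\Delta^1f_{k,l}=f_{k,l}-f_{k-1,l}$ for $k\ge1$, so that $d_{k,l}f=\Delta^1f_{k,l}-\Delta^1f_{k,l-1}$.

\subsection{Reduction to a Carleson condition along rows}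

\begin{lemma}\label{lem:reduceB}
Let $\rho$ be a majorant with $\rho^2\ge f^*$, and suppose that for a constant $A$, all $0\le l\le N$ and all $1\le i\le N$
\begin{equation}\label{eq:row}
E^1_i\sum_{k=i}^N\mu_{k,l}\le A,\qquad\mu_{k,l}=(\Delta^1f_{k,l})^2\rho_{k,l}^{-4}.
\end{equation}
Then $\mathbb{E}\sum_{k,l\ge1}(d_{k,l}f)^2\rho_{k,l}^{-2}\le\big(8+16(1+K)^2\big)A\,\mathbb{E}\rho^2$.
\end{lemma}

\begin{proof}
By (M2), $|f_{k,l}|\le\rho_{k,l}^2$, so (M1) gives
\begin{equation}\label{eq:ptwise}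
|\Delta^1f_{k,l}|\le\rho_{k,l}^2+\rho_{k-1,l}^2\le(1+K^2)\rho_{k,l}^2 .
\end{equation}
Fix $k\ge1$. By (P1), $v_l=\Delta^1f_{k,l}$ and $y_l=\rho_{k,l}$ are martingales for $(\mathcal{F}_{N,l})_l$; moreover $v_0=0$, $\Delta v_l=d_{k,l}f$, $\Delta y_l=\sigma_{k,l}$, and $y_{l-1}\le Ky_l$. Apply Lemma~\ref{lem:energy} with $B=1+K^2$ and sum over $k$:
\[
\mathbb{E}\sum_{k,l\ge1}(d_{k,l}f)^2\rho_{k,l}^{-2}\le2\,\mathbb{E}\sum_k\mu_{k,N}\,\rho_{k,N}^2+4(1+K)^2\sum_{l\ge1}\mathbb{E}\sum_k\mu_{k,l-1}\,\sigma_{k,l}^2 .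
\]
All factors with first index $k$ are $\mathcal{F}_{k,N}$-measurable. Lemma~\ref{lem:carleson} for the filtration $(\mathcal{F}_{k,N})_k$ bounds the right side by $2A\,\mathbb{E}\max_k\rho_{k,N}^2+4(1+K)^2A\sum_l\mathbb{E}\max_k\sigma_{k,l}^2$. Doob's inequality and (M3) finish the proof.
\end{proof}

By \eqref{eq:ptwise} each $\mu_{k,l}$ is bounded, so \eqref{eq:row} holds with $A=N(1+K^2)^2$. An absolute $A$ does not follow from $\rho^2\ge f^*$ alone, as the following example with a single row shows.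

\begin{example}\label{ex:drift}
Let $N\ge2$, $\varepsilon=N^{-2}$, let $\xi_1,\dots,\xi_N$ be independent with $\mathbb{P}(\xi_k=1)=\varepsilon=1-\mathbb{P}(\xi_k=0)$, and let $\tau$ be the first $k$ with $\xi_k=1$ ($\tau=\infty$ if there is none). The martingale $x_n=\sum_{k\le n\wedge\tau}(-1)^k(\xi_k-\varepsilon)$ has $x^*=N^{-2}$ on $\{\tau=\infty\}$ and $x^*\le1$ everywhere. Let $\rho=1/N$ on $\{\tau=\infty\}$ and $\rho=1$ on $\{\tau\le N\}$, so $\rho^2\ge x^*$. On $\{\tau>k\}$ we have $\rho_k=E_k\rho\le1/N+N\varepsilon=2/N$, hence $M\rho\le2\rho$ and $\rho$ is a majorant. But on $\{\tau=\infty\}$, an event of probability at least $1-1/N$, $\sum_k(\Delta x_k)^2\rho_k^{-4}\ge N\varepsilon^2(N/2)^4=N/16$.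
\end{example}

The small steps $\pm\varepsilon$ in the example compensate a rare jump of size about $1$. They cancel in $x^*$ but add up to $N\varepsilon=1/N$ in absolute value, which is much larger than $\rho^2=N^{-2}$. The remedy is to enlarge the majorant so that $\rho^2$ also dominates the accumulated conditional expectations of the large jumps. This is affordable in $L^1$ because a conditional expectation has the same mean as the jump itself, and the jumps are controlled by Corollary~\ref{cor:jump}.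

\subsection{Choice of the majorant}
Let $\rho^0=R((f^*+\delta)^{1/2})$, so that $\mathbb{E}(\rho^0)^2\le4\,\mathbb{E}(f^*+\delta)$ and $|f_{k,l}|\le(\rho^0_{k,l})^2$ by (M2). For $k\ge1$ define the large jumps and the sum of their compensators,
\[
\zeta_{k,l}=|\Delta^1f_{k,l}|\,\mathbf{1}\{\rho^0_{k,l}>\Theta\rho^0_{k-1,l}\},\qquad Z=\sum_{k=1}^NE^1_{k-1}\big(\max_l\zeta_{k,l}\big).
\]
The maximum over $l$ is taken because one majorant has to serve all rows. Where the indicator equals $1$, $|\Delta^1f_{k,l}|\le(\rho^0_{k,l})^2+(\rho^0_{k-1,l})^2\le2(\rho^0_{k,l})^2$, so Corollary~\ref{cor:jump} gives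
\[
\mathbb{E}Z=\mathbb{E}\sum_k\max_l\zeta_{k,l}\le22K^2\,\mathbb{E}(\rho^0)^2\le88K^2\,\mathbb{E}(f^*+\delta).
\]
Where it equals $0$, $|\Delta^1f_{k,l}|\le H(\rho^0_{k-1,l})^2$ with $H=\Theta^2+1$. Now let
\[
\rho=R\big((f^*+\delta+Z)^{1/2}\big),\qquad\text{so that}\quad\mathbb{E}\rho^2\le4(1+88K^2)\,\mathbb{E}(f^*+\delta),\quad\rho\ge\rho^0\ge\delta^{1/2}.
\]
The jumps $\zeta_{k,l}$ remain those defined through $\rho^0$, so the construction is not circular. We record what the proof uses; in (B2) and (B3), $k\ge1$.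
\begin{itemize}
\item[(B1)] $|f_{k,l}|\le\rho_{k,l}^2$.
\item[(B2)] $|\Delta^1f_{k,l}|\le H\rho_{k-1,l}^2+\zeta_{k,l}$.
\item[(B3)] Let $e_{k,l}=E^1_{k-1}\zeta_{k,l}$ and $Z_{k,l}=\sum_{j=1}^ke_{j,l}$. Then $Z_{k,l}\le\rho_{k-1,l}^2$.
\end{itemize}
Properties (B1) and (B2) follow from $\rho_{k,l}\ge\rho^0_{k,l}$. For (B3), $\zeta_{j,l}$ is $\mathcal{F}_{N,l}$-measurable, so $e_{j,l}=E_{j-1,l}\zeta_{j,l}$ by (P1). Thus $Z_{k,l}$ is $\mathcal{F}_{k-1,l}$-measurable, $Z_{k,l}\le Z\le\rho^2$, and (M2) applies to $Z_{k,l}^{1/2}$.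

\subsection{The Carleson condition}
By Lemma~\ref{lem:reduceB}, the following lemma completes the proof of Proposition~\ref{prop:B}, and hence of (B) and Theorem~\ref{thm:main}.

\begin{lemma}\label{lem:row}
The majorant $\rho$ just constructed satisfies \eqref{eq:row} with an absolute constant $A$.
\end{lemma}

\begin{proof}
Fix $l$ and $i$. Write $E_k=E^1_k$, $x_k=f_{k,l}$, $y_k=\rho_{k,l}$, $w_k=y_k^{-4}$, $r_k=y_k/y_{k-1}$, and drop the index $l$ from $\mu,\zeta,e,Z$. By (P1), $x$ and $y$ are martingales for $(\mathcal{F}_{k,N})_k$; by (M1), $r_k\ge1/K$; and $\mu_k=(\Delta x_k)^2w_k\le(1+K^2)^2$ by \eqref{eq:ptwise}. This bound handles $k=i$ and shows that the sum is bounded.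

For $k>i$ we apply $E_i\sum_{k>i}$ to \eqref{eq:ito}. All terms are integrable: by (B1), $x_k^2w_k\le1$, $x_{k-1}^2w_k\le r_k^{-4}\le K^4$ and $|x_{k-1}|w_{k-1}\le y_{k-1}^{-2}\le1/\delta$, and the cross term is a combination of the others. The first term telescopes to at most $x_N^2w_N\le1$. The second contributes at most $0$, since $E_{k-1}w_k\ge w_{k-1}$ by Jensen's inequality, and the third contributes $0$.

\emph{The cross term.} By (B1),
\[
x_{k-1}^2(\Delta w_k)^2/w_k\le y_{k-1}^4y_k^4\big(y_k^{-4}-y_{k-1}^{-4}\big)^2=(r_k^2-r_k^{-2})^2=\big[(r_k-1)(r_k+1)(r_k^2+1)r_k^{-2}\big]^2 .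
\]
This grows like $r_k^4$, whereas $E_{k-1}r_k=1$ controls only the first moment of $r_k$. So we use \eqref{eq:cross} only for moderate $r_k$. If $r_k\le2$, the last expression is at most $(15K^2)^2(r_k-1)^2$. If $r_k>2$, then $|\Delta w_k|\le w_{k-1}$, and (B1), (B2) give
\[
|2x_{k-1}\Delta x_k\Delta w_k|\le2|\Delta x_k|\,y_{k-1}^{-2}\le2H+2\zeta_ky_{k-1}^{-2}.
\]
Let $\Phi(r)=r-1-\log r$. Since $\Phi(1)=\Phi'(1)=0$ and $\Phi''(r)=r^{-2}\ge\frac14$ on $(0,2]$, we have $\Phi(r)\ge(r-1)^2/8$ there; and $\Phi\ge\Phi(2)=1-\log2$ on $(2,\infty)$. With $C_0=\max\{16(15K^2)^2,\,2H/(1-\log2)\}$ the cross term is in both cases at most $\frac12\mu_k+C_0\Phi(r_k)+2\zeta_ky_{k-1}^{-2}$. Therefore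
\begin{equation}\label{eq:two-sums}
\tfrac12E_i\sum_{k>i}\mu_k\le1+C_0\,E_i\sum_{k>i}\Phi(r_k)+2\,E_i\sum_{k>i}\zeta_ky_{k-1}^{-2}.
\end{equation}

\emph{The sum of $\Phi(r_k)$.} Both $r_k\le\delta^{-1/2}y_k$ and $\log r_k\in[-\log K,r_k]$ are integrable. Since $E_{k-1}r_k=1$ and the logarithms telescope,
\[
E_i\sum_{k>i}\Phi(r_k)=E_i\log(y_i/y_N)\le\log K ,
\]
because $y_i\le Ky_N$ by (M1).

\emph{The sum of large jumps.} We may assume $i<N$. As $y_{k-1}$ is $\mathcal{F}_{k-1,N}$-measurable and $k-1\ge i$, we can replace $\zeta_k$ by $e_k=Z_k-Z_{k-1}$. By (B3) and (M1), $Z_k+y_i^2\le(1+K^2)y_{k-1}^2$ for $k>i$. The inequality $1-1/u\le\log u$ gives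
\[
\sum_{k>i}\frac{e_k}{y_{k-1}^2}\le(1+K^2)\sum_{k>i}\frac{Z_k-Z_{k-1}}{Z_k+y_i^2}\le(1+K^2)\sum_{k>i}\log\frac{Z_k+y_i^2}{Z_{k-1}+y_i^2}\le(1+K^2)\log\Big(1+\frac{Z_N}{y_i^2}\Big).
\]
By (B3), $Z_N\le y_{N-1}^2$, and $\log(1+u^2)\le2\log(1+u)\le2u$ for $u\ge0$. Since $E_iy_{N-1}=y_i$, the last conditional expectation in \eqref{eq:two-sums} is at most $2(1+K^2)$.

Thus \eqref{eq:row} holds with $A=(1+K^2)^2+2+2C_0\log K+8(1+K^2)$.
\end{proof}

\section{Exponents below $1$ and martingale transforms}\label{sec:rest}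

\begin{proof}[Proof of Theorem~\ref{thm:range}]
For $p>1$ the statement is the two-parameter Burkholder--Gundy inequality, and for $p=1$ it is Theorem~\ref{thm:main}. Let $0<p<1$. By Example~\ref{ex:one} it suffices to give one-parameter counterexamples. Let $\xi_1,\dots,\xi_N$ be independent with $\mathbb{P}(\xi_k=1)=\varepsilon=1-\mathbb{P}(\xi_k=0)$, let $\mathcal{G}_n=\sigma(\xi_k:k\le n\wedge N)$ and $W=\sum_k\xi_k$. Then $\mathbb{E}W=N\varepsilon$, $\mathbb{P}(W=0)\ge1-N\varepsilon$, and $W^q\le W$ for $0<q\le1$ because $W$ is a nonnegative integer. We also use $(a+b)^q\le a^q+b^q$ for such $q$. For any signs $s_k=\pm1$ the martingale $f_n=\sum_{k\le n\wedge N}s_k(\xi_k-\varepsilon)$ has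
\[
S(f)^2=\sum_{k\le N}(\xi_k-\varepsilon)^2\le W+N\varepsilon^2,\qquad S(f)=\varepsilon\sqrt N\ \text{ on }\{W=0\}.
\]
On the event $\{W=0\}$ only the compensating steps $-s_k\varepsilon$ are seen, and the signs decide whether they add up or cancel.

\emph{The right inequality fails.} Take all $s_k=1$, fix $\theta\in(0,1)$ and let $\varepsilon=\theta/N$. On $\{W=0\}$ we have $f^*=\theta$, so
\[
\frac{\mathbb{E}(f^*)^p}{\mathbb{E}S(f)^p}\ge\frac{\theta^p(1-\theta)}{\theta+(\theta^2/N)^{p/2}}\longrightarrow\theta^{p-1}(1-\theta)\qquad(N\to\infty),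
\]
and the limit is unbounded as $\theta\to0$.

\emph{The left inequality fails.} Take $s_k=(-1)^k$. Then $f^*\le W+\varepsilon$, so $\mathbb{E}(f^*)^p\le N\varepsilon+\varepsilon^p$, and for fixed $N$
\[
\frac{\mathbb{E}S(f)^p}{\mathbb{E}(f^*)^p}\ge\frac{(1-N\varepsilon)N^{p/2}}{N\varepsilon^{1-p}+1}\longrightarrow N^{p/2}\qquad(\varepsilon\to0),
\]
and the limit is unbounded as $N\to\infty$.
\end{proof}

In both examples the rare jumps contribute about $N\varepsilon$ to the $p$th moments, which for $p<1$ is negligible against the $p$th power of their compensators. At $p=1$ jumps and compensators have the same mean, which is the balance exploited in the choice of $Z$ in Section~\ref{sec:B}.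

\begin{proof}[Proof of Corollary~\ref{cor:transform}]
We return to the setting of Section~\ref{sec:intro}. Let $u_{k,l}=v_{k,l}\,d_{k,l}f$, which is integrable and $\mathcal{F}_{k,l}$-measurable. Let $k\ge2$. By \eqref{eq:F4}, $E_{k-1,\infty}f_{k,j}=E_{k-1,\infty}E_{\infty,j}f_{k,j}=f_{k-1,j}$ for all $j\ge1$, so $E_{k-1,\infty}d_{k,l}f=0$. The factor $v_{k,l}$ is $\mathcal{F}_{k-1,\infty}$-measurable, both for $l\ge2$ and for $l=1$, where it is deterministic. Hence $E_{k-1,\infty}u_{k,l}=0$ for $k\ge2$, and by symmetry $E_{\infty,l-1}u_{k,l}=0$ for $l\ge2$. If $k>i\ge1$, then $E_{i,j}u_{k,l}=E_{\infty,j}E_{i,\infty}E_{k-1,\infty}u_{k,l}=0$, and the same holds if $l>j\ge1$; if $k\le i$ and $l\le j$, then $E_{i,j}u_{k,l}=u_{k,l}$. So $T_vf$ is a martingale with differences $u_{k,l}$, and $S(T_vf)\le S(f)$. By (A) and (B), $\|(T_vf)^*\|_1\le C\|S(f)\|_1\le C^2\|f^*\|_1$.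
\end{proof}
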